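# A uniformly PL-convex Banach space that is not uniformly H-convex

Conventions. All spaces are complex, and Banach spaces are assumed $\neq\{0\}$. We write $\int\cdot\,d\varphi$ for $\int_0^{2\pi}\cdot\,\frac{d\varphi}{2\pi}$, and integrals over $\mathbb T^N$ are with respect to normalized Haar measure.

## 1. A Hermitian form attached to each string of $N$ phases

Fix an integer $N\ge 1$. Split the unit circle $\mathbb T$ into $N$ half-open arcs of length $2\pi/N$. Let $\Gamma$ be the set of their midpoints, and let $\gamma:\mathbb T\to\Gamma$ send $\zeta$ to the midpoint of its arc. Then $|\zeta-\gamma(\zeta)|\le \pi/N$, and $\gamma$ fixes each point of $\Gamma$.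

Let $D_N$ be the space of families $u=(u_0,u_1,\dots,u_N)$ with $u_0\in\mathbb C$ and $u_k:\Gamma^{k-1}\to\mathbb C$; in particular $u_1\in\mathbb C$. This is a complex vector space of finite dimension $1+\sum_{k=1}^N N^{k-1}$. For $\omega=(\zeta_1,\dots,\zeta_N)\in\mathbb T^N$ write
$$u_k(\omega)=u_k(\gamma(\zeta_1),\dots,\gamma(\zeta_{k-1})).$$
Thus $u_k$ sees only a rounded version of the phases before time $k$. The rounding serves only to keep $D_N$ finite-dimensional. Put
$$B_\omega(u,v)=u_0\bar v_0+\frac1N\sum_{k=1}^N\big[\zeta_ku_k(\omega)\bar v_0+\bar\zeta_ku_0\overline{v_k(\omega)}+4u_k(\omega)\overline{v_k(\omega)}\big].$$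
It is linear in $u$, and exchanging $u$ and $v$ conjugates it: the first and last terms are Hermitian by themselves, and the two middle terms are exchanged. So $B_\omega$ is Hermitian. Its quadratic form, and the same form without cross terms, are
$$M_\omega(u)=|u_0|^2+\frac2N\mathrm{Re}\,\bar u_0\sum_k\zeta_ku_k(\omega)+\frac4N\sum_k|u_k(\omega)|^2,\qquad m_\omega(u)=|u_0|^2+\frac4N\sum_k|u_k(\omega)|^2 .$$

**The two norms on $D_N$.** Let $P^2=\frac1N\sum_k|u_k(\omega)|^2$. By Cauchy–Schwarz the middle term of $M_\omega(u)$ has modulus at most $2|u_0|P\le\frac12|u_0|^2+2P^2=\frac12m_\omega(u)$. Hence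
$$\tfrac12m_\omega(u)\le M_\omega(u)\le\tfrac32m_\omega(u).\tag{1}$$
Both forms are positive semidefinite, so their square roots are seminorms. A given $u$ takes finitely many values, so the suprema
$$\|u\|=\sup_\omega M_\omega(u)^{1/2},\qquad \|u\|_*=\sup_\omega m_\omega(u)^{1/2}$$
are finite seminorms. Every history in $\Gamma^{N}$ occurs, because $\gamma$ is onto; so $\|u\|_*=0$ forces $u=0$. By (1) we have $\frac12\|u\|_*^2\le\|u\|^2\le\frac32\|u\|_*^2$. Thus both are norms.

**Bounds used throughout.** Choose $\zeta_1,\zeta_2,\dots$ one after another with $\mathrm{Re}(\bar u_0\zeta_ku_k(\omega))\ge0$. This is possible because $u_k(\omega)$ is already determined by $\zeta_1,\dots,\zeta_{k-1}$. For this $\omega$ we get $|u_0|^2\le M_\omega(u)$. Together with (1) and Cauchy–Schwarz this gives, for all $\omega$ and $k$,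
$$|u_0|\le\|u\|,\quad m_\omega(u)\le 2\|u\|^2,\quad \sum_k|u_k(\omega)|^2\le\tfrac N2\|u\|^2,\quad |u_k(\omega)|\le\sqrt{N/2}\,\|u\|,\quad \sum_k|u_k(\omega)|\le N\|u\|.\tag{2}$$

**The space $X_N$.** Let $X_N=D_N^*$ as a vector space, let $\|\cdot\|$ on $X_N$ be the norm dual to $\|\cdot\|$ on $D_N$, and let $|||\cdot|||$ be the norm dual to $\|\cdot\|_*$. Since $D_N$ is finite-dimensional, $D_N=X_N^*$ isometrically for either pair. Now $\|u\|\le1$ implies $\|u\|_*\le\sqrt2$, and $\|u\|_*\le1$ implies $\|u\|\le\sqrt{3/2}$. Therefore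
$$\|a\|\le\sqrt2\,|||a|||,\qquad |||a|||\le\sqrt{3/2}\,\|a\|\qquad(a\in X_N).\tag{3}$$

**The point $x$ and the function $f$.** Let $e_k(\omega)\in X_N$ be the functional $u\mapsto u_k(\omega)$, and put
$$x(u)=u_0,\qquad f(\omega)=x+\frac1N\sum_{k=1}^N\zeta_k\,e_k(\omega),\quad\text{that is,}\quad f(\omega)(u)=u_0+\frac1N\sum_k\zeta_ku_k(\omega).$$

**Lemma 1.** $\|x\|=|||x|||=1$, and for all $\omega$: $\|f(\omega)\|\le1$ and $\|f(\omega)-x\|\ge\frac12$. Moreover $\frac1{2\sqrt N}\le\frac1N\|e_k(\omega)\|\le\frac1{\sqrt{2N}}$ for all $k$ and $\omega$.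

*Proof.* We have $|u_0|\le\|u\|$ by (2) and $|u_0|\le\|u\|_*$ by definition, with equality in both for $u=(1,0,\dots,0)$. So $\|x\|=|||x|||=1$.

Put $U=\frac1N\sum_k\zeta_ku_k(\omega)$. Then $|U|^2\le\frac1N\sum_k|u_k(\omega)|^2$, so
$$|f(\omega)(u)|^2=|u_0|^2+2\,\mathrm{Re}\,\bar u_0U+|U|^2\le M_\omega(u)\le\|u\|^2 .$$

Fix $\omega$ and take $u_0=0$ and $u_k\equiv\bar\zeta_k$ (constant functions). Then $(f(\omega)-x)(u)=1$, while $M_{\omega'}(u)=\frac4N\cdot N=4$ for every $\omega'$. So $\|u\|=2$, and $\|f(\omega)-x\|\ge\frac12$.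

Finally, $\|e_k(\omega)\|\le\sqrt{N/2}$ by (2). Taking $u_k\equiv1$ and all other components $0$, we have $e_k(\omega)(u)=1$ and $\|u\|=2/\sqrt N$, so $\|e_k(\omega)\|\ge\sqrt N/2$. $\square$

**The case $N=1$ by hand.** Here $D_1=\mathbb C^2$, $\|u\|^2=|u_0|^2+2|u_0||u_1|+4|u_1|^2$, and $f(\zeta)=x+\zeta e_1$ is a single circle. Its center has norm 1, its radius vector has norm at least $\frac12$, and it lies in the unit ball.

What is the construction for? The function $f$ has "constant term" $x$ on the unit sphere, stays in the unit ball, and stays at distance at least $\frac12$ from $x$. It reaches that distance by $N$ small circular steps, each of norm comparable to $N^{-1/2}$. We shall see that when $N$ is large, no *single* circle in $X_N$ can do anything similar. The difference between one circle and many is the difference between the two convexity notions of the next section.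

## 2. The moduli $h_X^p$ and $H_X^p$

For $0<p<\infty$, $L^p(\mathbb T,X)$ is the space of strongly measurable $f:\mathbb T\to X$ with $\|f\|_p=\big(\int\|f(e^{i\theta})\|^p\,d\theta\big)^{1/p}<\infty$. The space $H^p(\mathbb T,X)$ is the closure in it of the analytic polynomials $P(e^{i\theta})=\sum_{k=0}^nx_ke^{ik\theta}$, $x_k\in X$. For such $P$ put $\hat P(0)=x_0$. Then $\|x_0\|\le\|P\|_p$: pick a functional $\phi$ of norm $1$ with $\phi(x_0)=\|x_0\|$ and use that $|\phi\circ P|^p$ is subharmonic. So $P\mapsto\hat P(0)$ extends continuously to a map $f\mapsto\hat f(0)$ on $H^p(\mathbb T,X)$, and $\|\hat f(0)\|\le\|f\|_p$ persists. We also regard $\hat f(0)$ as a constant function.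

**Definition (uniform PL-convexity).** $X$ is uniformly PL-convex if $h_X^p(\varepsilon)>0$ for each $\varepsilon>0$, for some (equivalently, for all) $0<p<\infty$, where
$$h_X^p(\varepsilon)=\inf\Big\{\Big(\int\|x+e^{i\theta}y\|^p\,d\theta\Big)^{1/p}-1:\ \|x\|=1,\ \|y\|\ge\varepsilon\Big\}.$$

**Definition (uniform H-convexity).** $X$ is uniformly H-convex if $H_X^p(\varepsilon)>0$ for each $\varepsilon>0$, for some (equivalently, for all) $0<p<\infty$, where
$$H_X^p(\varepsilon)=\inf\big\{\|f\|_p-1:\ f\in H^p(\mathbb T,X),\ \|\hat f(0)\|=1,\ \|f-\hat f(0)\|_p\ge\varepsilon\big\}.$$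

The first modulus tests circles only; the second tests all analytic functions.

**Example (Hilbert space).** Orthogonality of the exponentials gives $\|f\|_2^2=\|\hat f(0)\|^2+\|f-\hat f(0)\|_2^2$, first for polynomials and then on the closure. So $H_X^2(\varepsilon)\ge\sqrt{1+\varepsilon^2}-1$. The circle $x+e^{i\theta}\varepsilon x$ with $\|x\|=1$ attains this value, and circles are among the competitors for $H^2_X$. Hence $h_X^2(\varepsilon)=H_X^2(\varepsilon)=\sqrt{1+\varepsilon^2}-1$, and both properties hold.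

**Example ($\mathbb C^2$ with the maximum norm).** Let $x=(1,0)$ and $y=(0,1)$. Then $\|x+e^{i\theta}y\|=1$ for every $\theta$, so $h_X^p(\varepsilon)=0$ for $0<\varepsilon\le1$. The space is not uniformly PL-convex. The space $X_1$ above fails in the same way.

Are the two properties equivalent for Banach spaces? The answer is no.

**Theorem 2.**
(a) For every complex Banach space $X$ and all $p,\varepsilon$, $h^p_X(\varepsilon)\ge H^p_X(\varepsilon)$. Hence uniform H-convexity implies uniform PL-convexity.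
(b) There is a separable reflexive complex Banach space $X$ (an $\ell_2$-sum of finite-dimensional spaces) with $h_X^2(\varepsilon)>0$ for every $\varepsilon>0$, but $H_X^p(\varepsilon)=0$ for every $0<p<\infty$ and every $0<\varepsilon<\frac12$. So $X$ is uniformly PL-convex and not uniformly H-convex.
(c) There is an absolute constant $c>0$ such that, for every $\psi:(0,1]\to(0,1]$ with $\psi(\varepsilon)\to0$ as $\varepsilon\to0$, the space in (b) can be chosen with $h_X^2(\varepsilon)\ge c\,\varepsilon^2\psi(\varepsilon)$ for $0<\varepsilon\le1$.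

*Proof of (a).* Let $\|x\|=1$ and $\|y\|\ge\varepsilon$. The function $f(e^{i\theta})=x+e^{i\theta}y$ is an analytic polynomial with $\hat f(0)=x$ and $\|f-\hat f(0)\|_p=\|y\|\ge\varepsilon$, so $\|f\|_p-1\ge H_X^p(\varepsilon)$. Take the infimum over $x,y$. $\square$

## 3. One circle against $N$ circles

Here is the natural attempt to prove that PL implies H. Replace an analytic function on $\mathbb T$ by an analytic martingale on $\mathbb T^N$,
$$F_n=x+\sum_{k\le n}\zeta_k\,d_k(\zeta_1,\dots,\zeta_{k-1}),\qquad 0\le n\le N .$$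
Our $f$ is of this form, with $d_k=\frac1Ne_k$. For frozen $\zeta_1,\dots,\zeta_{n-1}$, the map $\zeta_n\mapsto F_n$ is a circle with center $F_{n-1}$ and radius vector $d_n$, so the PL inequality applies to each step. Suppose the space satisfies the best kind of PL inequality,
$$\int\|a+e^{i\varphi}b\|^2d\varphi\ge\|a\|^2+c\|b\|^2\quad\text{for all }a,b .$$
Integrating in the other variables and summing over $n$, we get
$$\int_{\mathbb T^N}\|F_N\|^2\ge\|x\|^2+c\sum_k\int_{\mathbb T^N}\|d_k\|^2 .$$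

The argument breaks at the following point. Uniform PL-convexity says only that $h_X^2(\varepsilon)>0$, with no rate. Consider $N$ steps of norm about $N^{-1/2}$, taken from points of norm about $1$. The gain that the hypothesis guarantees for each step is about $h_X^2(N^{-1/2})$, so the guaranteed total is about $N\,h_X^2(N^{-1/2})$. This tends to $0$ as $N\to\infty$ whenever $h_X^2(\varepsilon)=o(\varepsilon^2)$.

The function $f$ is built to live in this gap. By Lemma 1, $\sum_k\|d_k\|^2\ge N\cdot\frac1{4N}=\frac14$ everywhere, while $\|f\|\le1=\|x\|$. So by the computation above no $X_N$ can satisfy the displayed one-step inequality with any $c>0$. What is still conceivable is the one-step inequality with a relative error of order $1/N$,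
$$\Big(1+\frac CN\Big)\int\|a+e^{i\varphi}b\|^2d\varphi\ge\|a\|^2+c\|b\|^2 .$$
Over $N$ steps these errors multiply up to $(1+C/N)^N\le e^C$, and the contradiction disappears. We shall prove this inequality for $X_N$ with absolute constants; this is the heart of the matter.

Before that, let us see how much remains to be repaired afterwards. Integrating $f$ over $\zeta_2,\dots,\zeta_N$ kills the terms with $k\ge2$, because $e_k$ does not depend on $\zeta_k$ or later phases, and leaves $x+\zeta_1\frac{e_1}N$. By convexity of the norm this circle lies in the unit ball. Its radius vector has norm at least $\frac1{2\sqrt N}$, so $X_N$ itself is not uniformly PL-convex. In particular the $\ell_2$-sum of the spaces $X_N$ is not uniformly PL-convex either, because of $X_1$. This is why the second norm $|||\cdot|||$ was introduced: a small multiple of it, added to $\|\cdot\|$, will restore PL-convexity of each summand.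

## 4. PL inequalities by duality, and the easy norm $|||\cdot|||$

To bound $\int\|a+e^{i\varphi}b\|^2d\varphi$ from below, test against a function with values in the dual space.

**Lemma 3.** Let $E$ be a finite-dimensional normed space and $a,b\in E$. Choose $w,y\in E^*$ with $\|w\|=\|a\|=:\alpha$, $\langle a,w\rangle=\alpha^2$, $\|y\|=\|b\|=:\beta$, $\langle b,y\rangle=\beta^2$. For $z\in E^*$ and $s>0$ put $F(\varphi)=w+s(e^{-i\varphi}y+e^{i\varphi}z)$. Then
$$\alpha^2+s\beta^2\le\sup_\varphi\|F(\varphi)\|\,\Big(\int\|a+e^{i\varphi}b\|^2d\varphi\Big)^{1/2}.$$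

*Proof.* Expand the bilinear pairing $\langle a+e^{i\varphi}b,F(\varphi)\rangle$. Its terms without an exponential are $\langle a,w\rangle+s\langle b,y\rangle$. All others carry $e^{-i\varphi}$, $e^{i\varphi}$ or $e^{2i\varphi}$ and integrate to $0$. So $\alpha^2+s\beta^2=\int\langle a+e^{i\varphi}b,F(\varphi)\rangle d\varphi$. Bound the integrand by $\sup\|F\|\cdot\|a+e^{i\varphi}b\|$ and use Cauchy–Schwarz. $\square$

Since $z$ does not enter the left side, we may choose it freely to make $\|F(\varphi)\|$ small. With the norm $\|\cdot\|_*$ this is done coordinate by coordinate.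

**Lemma 4.** For all $a,b\in X_N$, $\displaystyle\int|||a+e^{i\varphi}b|||^2d\varphi\ge|||a|||^2+\tfrac14|||b|||^2$.

*Proof.* We may assume $a,b$ are not both $0$. Use Lemma 3 for $|||\cdot|||$, whose dual is $(D_N,\|\cdot\|_*)$, with $s=\frac14$. For $k=0,\dots,N$ and at each history put $z_k=-(w_k/\bar w_k)\bar y_k$, and $z_k=0$ where $w_k=0$. Then $z_k\bar w_k+w_k\bar y_k=0$ and $|z_k|\le|y_k|$. With $v_k=e^{-i\varphi}y_k+e^{i\varphi}z_k$,
$$\mathrm{Re}\,v_k\bar w_k=\mathrm{Re}\,e^{-i\varphi}y_k\bar w_k+\mathrm{Re}\,e^{i\varphi}z_k\bar w_k=\mathrm{Re}\,e^{i\varphi}(w_k\bar y_k+z_k\bar w_k)=0 .$$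
Hence $|w_k+sv_k|^2=|w_k|^2+s^2|v_k|^2\le|w_k|^2+4s^2|y_k|^2$. Summing with the weights of $m_\omega$ and taking suprema, and using $4s^2=s$, we get $\|F(\varphi)\|_*^2\le\|w\|_*^2+4s^2\|y\|_*^2=\alpha^2+s\beta^2$. Square the inequality of Lemma 3 and divide by $\alpha^2+s\beta^2>0$. $\square$

**Where this choice of $z$ fails for $\|\cdot\|$.** Expand $M_\omega(w+sv)$ with $v=e^{-i\varphi}y+e^{i\varphi}z$:
$$M_\omega(w+sv)=M_\omega(w)+2s\,\mathrm{Re}\,B_\omega(v,w)+s^2M_\omega(v).$$
Since $B_\omega$ is Hermitian, $\mathrm{Re}\,e^{-i\varphi}B_\omega(y,w)=\mathrm{Re}\,e^{i\varphi}B_\omega(w,y)$, so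
$$\mathrm{Re}\,B_\omega(v,w)=\mathrm{Re}\,(e^{i\varphi}Q_\omega),\qquad Q_\omega=B_\omega(z,w)+B_\omega(w,y).\tag{4}$$
We need $Q_\omega$ small for *every* $\omega$. Take $w_0=1$, $w_k\equiv1$, $y_0=0$, $y_k\equiv1$ for $k\ge1$. The choice in Lemma 4 gives $z_0=0$ and $z_k\equiv-1$, whence
$$Q_\omega=\frac1N\sum_k(-\zeta_k+\bar\zeta_k)=-\frac{2i}N\sum_k\mathrm{Im}\,\zeta_k .$$
At $\zeta_1=\dots=\zeta_N=i$ this has modulus $2$, although $\|w\|^2=7$ and $\|y\|^2=4$ for every $N$. There is no smallness in $N$: whoever chooses $\omega$ lines up all the cross terms.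

But $z_k$ is allowed to depend on the earlier phases. View $Q_\omega$ as the endpoint of a walk in $\mathbb C$ with $N$ steps of size $O(1/N)$. We choose $z_k$ knowing where the walk is; then an adversary chooses $\zeta_k$. If $z_k$ can force the next step to be perpendicular to the current position *whatever $\zeta_k$ is*, then by Pythagoras $|Q|^2$ grows by $O(1/N^2)$ per step, and the walk ends at $O(N^{-1/2})$. In the example this is possible: if the current position has direction $\sigma\in\mathbb T$, take $z_k=-\sigma^2$. The step is then $\frac1N$ times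
$$-\sigma^2\zeta+\bar\zeta+4(1-\sigma^2)=\sigma\big[-\sigma\zeta+\overline{\sigma\zeta}+4(\bar\sigma-\sigma)\big],$$
which is $\sigma$ times a purely imaginary number of modulus at most $10$. The next section does this in general.

## 5. Steering the walk $Q_k$

**Lemma 5.** For all $w,y\in D_N$ there is $z\in D_N$ such that for all $s>0$ and $\varphi\in\mathbb R$,
$$\|w+s(e^{-i\varphi}y+e^{i\varphi}z)\|^2\le\|w\|^2+86\,s\,N^{-1/2}\|w\|\|y\|+108\,s^2\|y\|^2 .$$

**Step 1: reduction to one complex number per $\omega$.** This step replaces the lemma by three estimates on $z$. By the definition of $B_\omega$, the quantity in (4) is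
$$Q_\omega=(z_0\bar w_0+w_0\bar y_0)+\frac1N\sum_{k=1}^N\Delta_k(\zeta_k),$$
where, with $w_k,y_k,z_k$ evaluated at $\omega$,
$$\Delta_k(\zeta)=\zeta(\bar w_0z_k+\bar y_0w_k)+\bar\zeta(z_0\bar w_k+w_0\bar y_k)+4(z_k\bar w_k+w_k\bar y_k).$$
We claim that it is enough to find $z$ with
$$|Q_\omega|\le43N^{-1/2}\|w\|\|y\|\ \text{ for all }\omega,\qquad|z_0|\le|y_0|,\qquad|z_k|\le2(|y_k|+|y_0|).\tag{5}$$
Let $v=e^{-i\varphi}y+e^{i\varphi}z$. The size bounds give $|v_0|\le2|y_0|$ and $|v_k|^2\le(3|y_k|+2|y_0|)^2\le18|y_k|^2+8|y_0|^2$. Therefore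
$$m_\omega(v)\le4|y_0|^2+32|y_0|^2+18\cdot\frac4N\sum_k|y_k|^2\le36\,m_\omega(y)\le72\|y\|^2,$$
using (2), and $M_\omega(v)\le108\|y\|^2$ by (1). Insert this and $2s|Q_\omega|\le86sN^{-1/2}\|w\|\|y\|$ into the expansion of $M_\omega(w+sv)$, and take the supremum over $\omega$.

**Step 2: the rule for $z$.** This step defines $z$; the reasons for the formulas appear in Steps 4 and 5. Put
$$z_0=-\frac{w_0}{\bar w_0}\bar y_0\ \text{ if }w_0\ne0,\qquad z_0=0\ \text{ if }w_0=0 .$$
Then $|z_0|\le|y_0|$, and $Q_0:=z_0\bar w_0+w_0\bar y_0=0$. For histories in $\Gamma$ define recursively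
$$Q_k(\gamma_1,\dots,\gamma_k)=Q_{k-1}(\gamma_1,\dots,\gamma_{k-1})+\tfrac1N\Delta_k(\gamma_k),$$
where $w_k,y_k,z_k$ are taken at $(\gamma_1,\dots,\gamma_{k-1})$ and $z_k$ is chosen at that moment, as follows. Let $q=|Q_{k-1}|$, and let $\sigma=Q_{k-1}/q$ if $q\ne0$, $\sigma=1$ otherwise. So $Q_{k-1}=\sigma q$.

*Case A: $|w_k|\le|w_0|$.* Put
$$z_k=-\sigma^2y_k-\frac{w_k}{\bar w_0}\big(\bar y_0+\sigma^2\bar z_0\big),$$
the last term being read as $0$ if $w_0=0$.

*Case B: $|w_k|>|w_0|$.* Put
$$z_k=-\frac{w_k}{\bar w_k}\bar y_k-\lambda\sigma\frac{w_k}{|w_k|},\qquad\lambda=\min\Big(\lambda^*,\frac{Nq}{4|w_k|}\Big),\qquad\lambda^*=\tfrac23(|y_k|+|y_0|).$$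

Only $\gamma_1,\dots,\gamma_{k-1}$ enter, so $z_k$ is a function on $\Gamma^{k-1}$ and $z\in D_N$. The Case A formula cannot be used always: if $|w_k|$ is much larger than $|w_0|$, the factor $w_k/\bar w_0$ is large and the size bound in (5) is lost. In Case B, on the other hand, the term $4z_k\bar w_k$ of $\Delta_k$ is strong enough to pull the walk towards $0$ against the two oscillating terms.

**Step 3: size of $z$.** This checks the last bound of (5). In Case A the factor $w_k/\bar w_0$ has modulus at most $1$, so $|z_k|\le|y_k|+2|y_0|$. In Case B, $|z_k|\le|y_k|+\lambda^*=\frac53|y_k|+\frac23|y_0|$. Both are at most $2(|y_k|+|y_0|)$.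

**Step 4: in Case A the step is perpendicular to $Q_{k-1}$.** We show $\mathrm{Re}(\bar\sigma\Delta_k(\zeta))=0$ for *all* $\zeta\in\mathbb T$. If $w_0=0$, then $w_k=0$ and $z_0=0$, so $\Delta_k\equiv0$. Let $w_0\ne0$. Since $\mathrm{Re}\,\bar\sigma\bar\zeta c=\mathrm{Re}\,\sigma\zeta\bar c$, the $\bar\zeta$-term can be moved onto $\zeta$:
$$\mathrm{Re}(\bar\sigma\Delta_k(\zeta))=\mathrm{Re}(\zeta a)+4\,\mathrm{Re}\,\bar\sigma(z_k\bar w_k+w_k\bar y_k),$$
$$a=\bar\sigma\bar w_0z_k+\bar\sigma\bar y_0w_k+\sigma\bar z_0w_k+\sigma\bar w_0y_k=\bar\sigma\bar w_0(z_k+\sigma^2y_k)+\bar\sigma w_k(\bar y_0+\sigma^2\bar z_0).$$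
The rule for $z_k$ is the solution of $a=0$. No freedom is left, so the constant term must vanish by itself, and it does:
$$\bar\sigma(z_k\bar w_k+w_k\bar y_k)=\big(-\sigma y_k\bar w_k+\overline{\sigma y_k\bar w_k}\big)-|w_k|^2\Big(\frac{\bar\sigma\bar y_0}{\bar w_0}+\frac{\sigma\bar z_0}{\bar w_0}\Big).$$
The first bracket is purely imaginary. By the choice of $z_0$ we have $\bar z_0/\bar w_0=-y_0/w_0$, so the second bracket is $\overline{\sigma y_0/w_0}-\sigma y_0/w_0$, also purely imaginary. The claim is proved. Since $Q_k=\sigma(q+\frac1N\bar\sigma\Delta_k(\gamma_k))$,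
$$|Q_k|^2=|Q_{k-1}|^2+\frac1{N^2}|\Delta_k(\gamma_k)|^2.\tag{6}$$
Next we bound the step. In Case A, $|w_k|\le|w_0|\le\|w\|$, so with $|z_0|\le|y_0|$ and $|z_k|\le|y_k|+2|y_0|$,
$$|\Delta_k|\le\|w\|\big[(|y_k|+2|y_0|)+|y_0|+|y_0|+|y_k|+4(2|y_k|+2|y_0|)\big]=\|w\|(10|y_k|+12|y_0|),$$
and so
$$|\Delta_k|^2\le\|w\|^2(200|y_k|^2+288|y_0|^2).\tag{7}$$

**Step 5: in Case B the walk does not move outwards, unless it is already close to $0$.** We show
$$|Q_k|\le\max\big(|Q_{k-1}|,\,4N^{-1/2}\|w\|\|y\|\big).\tag{8}$$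
Here $z_k\bar w_k+w_k\bar y_k=-\lambda\sigma|w_k|$: the first part of $z_k$ cancels $w_k\bar y_k$, and the second pulls in the direction $-\sigma$. Hence
$$Q_k=\sigma\Big(q-\frac{4\lambda|w_k|}N\Big)+\frac eN,$$
where $e=\gamma_k(\bar w_0z_k+\bar y_0w_k)+\bar\gamma_k(z_0\bar w_k+w_0\bar y_k)$ is the sum of the oscillating terms. As $|z_k|\le|y_k|+\lambda$ and $|z_0|\le|y_0|$,
$$|e|\le|w_0|(|y_k|+\lambda)+2|y_0||w_k|+|w_0||y_k|\le|w_0|(2|y_k|+\lambda^*)+2|y_0||w_k| .$$

Suppose first $\lambda=\lambda^*$. Then $q\ge4\lambda^*|w_k|/N$. Using $|w_0|\le|w_k|$ and $2(|y_k|+|y_0|)=3\lambda^*$, we get $|e|\le|w_k|(2|y_k|+2|y_0|+\lambda^*)=4\lambda^*|w_k|$. So the pull outweighs the oscillation: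
$$|Q_k|\le q-\frac{4\lambda^*|w_k|}N+\frac{4\lambda^*|w_k|}N=q .$$

Suppose now $\lambda=\frac{Nq}{4|w_k|}$. Then the first term of $Q_k$ vanishes and $Q_k=e/N$. By (2), which applies at a history in $\Gamma$ because that history is itself a point $\omega$,
$$|e|\le\|w\|\big(\tfrac83|y_k|+\tfrac23|y_0|\big)+2|y_0||w_k|\le\Big(\frac8{3\sqrt2}+\frac23+\sqrt2\Big)\sqrt N\,\|w\|\|y\|\le4\sqrt N\,\|w\|\|y\| ,$$
since the bracket is $1.885\ldots+0.666\ldots+1.414\ldots<4$. So $|Q_k|\le4N^{-1/2}\|w\|\|y\|$, and (8) holds.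

**Step 6: the end of the walk on $\Gamma^N$.** This adds up the steps. By induction on $k$ from $Q_0=0$, using (6) in Case A and (8) in Case B,
$$|Q_k|^2\le\frac{16}N\|w\|^2\|y\|^2+\frac1{N^2}\sum|\Delta_j(\gamma_j)|^2,$$
the sum being over the $j\le k$ in Case A. By (7), $\sum_k|y_k|^2\le\frac N2\|y\|^2$ and $|y_0|\le\|y\|$, the last sum is at most $\|w\|^2\|y\|^2(100N+288N)$. Hence
$$|Q_N|^2\le\frac{16+100+288}N\|w\|^2\|y\|^2,\qquad|Q_N|\le20.2\,N^{-1/2}\|w\|\|y\| .$$

**Step 7: from $\Gamma^N$ to $\mathbb T^N$.** The recursion used phases in $\Gamma$; we now allow all $\omega=(\zeta_1,\dots,\zeta_N)\in\mathbb T^N$. Let $\gamma_k=\gamma(\zeta_k)$. The values $w_k,y_k,z_k$ at $\omega$ are those at $(\gamma_1,\dots,\gamma_{k-1})$, so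
$$Q_\omega-Q_N(\gamma_1,\dots,\gamma_N)=\frac1N\sum_k\big(\Delta_k(\zeta_k)-\Delta_k(\gamma_k)\big).$$
The constant terms of $\Delta_k$ cancel, and $|\zeta_k-\gamma_k|\le\pi/N$. By $|z_k|\le2(|y_k|+|y_0|)$ and (2), $\sum_k|w_0||z_k|\le4N\|w\|\|y\|$. Therefore
$$|Q_\omega-Q_N|\le\frac1N\cdot\frac\pi N\sum_k\big(|w_0||z_k|+2|y_0||w_k|+|w_0||y_k|\big)\le\frac\pi{N^2}(4+2+1)N\|w\|\|y\|\le22N^{-1/2}\|w\|\|y\| .$$
Since $20.2+22\le43$, (5) holds, and Lemma 5 is proved. $\square$

## 6. The one-circle inequality in $X_N$ with relative error $18/N$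

**Lemma 6.** For all $a,b\in X_N$,
$$\Big(1+\frac{18}N\Big)\int\|a+e^{i\varphi}b\|^2d\varphi\ \ge\ \|a\|^2+\frac{\|b\|^2}{216}.$$

*Proof.* We may assume $a,b$ are not both $0$. Choose $w,y$ as in Lemma 3 for the norm $\|\cdot\|$, take $z$ from Lemma 5, and let $s=\frac1{216}$. Use $86N^{-1/2}\alpha\beta\le\frac12\beta^2+\frac{86^2}2\cdot\frac{\alpha^2}N=\frac12\beta^2+3698\frac{\alpha^2}N$ and $108s^2=\frac s2$. Lemma 5 gives
$$\|F(\varphi)\|^2\le\alpha^2\Big(1+\frac{3698s}N\Big)+\frac s2\beta^2+\frac s2\beta^2\le\Big(1+\frac{18}N\Big)(\alpha^2+s\beta^2),$$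
since $3698/216<18$. Square the inequality of Lemma 3 and divide by $\alpha^2+s\beta^2$. $\square$

The order $1/N$ of the error cannot be improved: for the circle $x+\zeta\frac{e_1}N$ of Section 3, the integral is at most $1$ and $\|e_1/N\|^2\ge\frac1{4N}$.

## 7. The $\ell_2$-sum and its uniform PL-convexity

Let $0<\delta_N\le1$ with $\delta_N\to0$. Let $X_N'$ be $X_N$ with the norm $\|a\|_N=(\|a\|^2+\delta_N|||a|||^2)^{1/2}$, and put
$$X=\Big(\bigoplus_{N\ge1}X_N'\Big)_{\ell_2}.$$
As an $\ell_2$-sum of finite-dimensional spaces, $X$ is separable and reflexive. By (3) and $\delta_N\le1$,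
$$\|b\|_N^2\le\tfrac52\|b\|^2,\qquad\|b\|_N^2\le3|||b|||^2 .\tag{9}$$
For a given $\varepsilon$, the summands with $N$ large compared with $\varepsilon^{-2}$ will be handled by Lemma 6, whose error is then below the gain. The finitely many others are handled by the $\delta_N$-term and Lemma 4.

**Proposition 7.** For $\varepsilon>0$ let $N_0=\lceil4\cdot10^4\varepsilon^{-2}\rceil$ and $\mu(\varepsilon)=\min_{N\le N_0}\delta_N>0$. If $\|x\|=1$ and $\|y\|\ge\varepsilon$ in $X$, then
$$\int\|x+e^{i\varphi}y\|^2d\varphi\ge1+\frac1{41040}\varepsilon^2\mu(\varepsilon).$$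
In particular $h_X^2(\varepsilon)>0$ for all $\varepsilon>0$, so $X$ is uniformly PL-convex.

**Step 1: the gain in one summand.** Let $x=(a_N)$, $y=(b_N)$, let $\alpha_N=\|a_N\|$ and $\beta_N=\|b_N\|$ in the norms of $X_N$, and put
$$G_N=\int\|a_N+e^{i\varphi}b_N\|_N^2d\varphi-\|a_N\|_N^2 .$$
The mean of $a_N+e^{i\varphi}b_N$ is $a_N$, so $\int\|a_N+e^{i\varphi}b_N\|^2d\varphi-\alpha_N^2\ge0$. By Lemma 6 the same difference is at least
$$\Big(1+\frac{18}N\Big)^{-1}\Big(\alpha_N^2+\frac{\beta_N^2}{216}\Big)-\alpha_N^2=\Big(1+\frac{18}N\Big)^{-1}\Big(\frac{\beta_N^2}{216}-\frac{18\alpha_N^2}N\Big).$$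
Since $1+\frac{18}N\le19$, together with Lemma 4 for the $\delta_N$-part,
$$G_N\ge\frac1{19}\Big(\frac{\beta_N^2}{216}-\frac{18\alpha_N^2}N\Big)_++\frac{\delta_N}4|||b_N|||^2\ge0.\tag{10}$$

**Step 2: summation.** This step bounds $\sum_NG_N$ from below. Since $\sum_N\|b_N\|_N^2\ge\varepsilon^2$, one of two cases occurs.

If $\sum_{N\ge N_0}\|b_N\|_N^2\ge\varepsilon^2/2$, then $\sum_{N\ge N_0}\beta_N^2\ge\varepsilon^2/5$ by (9). Also $\sum_N\alpha_N^2\le\sum_N\|a_N\|_N^2=1$. By (10),
$$\sum_NG_N\ge\frac1{19}\Big(\frac{\varepsilon^2}{1080}-\frac{18}{N_0}\Big)\ge\frac1{19}\cdot\frac{\varepsilon^2}{2160}=\frac{\varepsilon^2}{41040},$$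
because $\frac{18}{N_0}\le4.5\cdot10^{-4}\varepsilon^2<\frac{\varepsilon^2}{2160}$.

If $\sum_{N<N_0}\|b_N\|_N^2\ge\varepsilon^2/2$, then by (10) and (9)
$$\sum_NG_N\ge\sum_{N<N_0}\frac{\delta_N}{12}\|b_N\|_N^2\ge\frac{\varepsilon^2}{24}\mu(\varepsilon).$$

By Tonelli, $\int\|x+e^{i\varphi}y\|^2d\varphi=\sum_N\|a_N\|_N^2+\sum_NG_N=1+\sum_NG_N$. As $\mu(\varepsilon)\le1$, this is at least $1+\frac{\varepsilon^2\mu(\varepsilon)}{41040}$ in both cases. Hence $h_X^2(\varepsilon)\ge\big(1+\frac{\varepsilon^2\mu(\varepsilon)}{41040}\big)^{1/2}-1>0$. $\square$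

## 8. From $\mathbb T^N$ to $\mathbb T$: $H_X^p(\varepsilon)=0$ for $\varepsilon<\frac12$

Fix $0<p<\infty$ and $N$, and regard $x$ and $f$ of Section 1 as taking values in $X_N'\subset X$. By Lemma 1 and (3), for all $\omega$,
$$\|x\|_N^2=1+\delta_N,\qquad\|f(\omega)\|_N^2\le1+\tfrac32\delta_N,\qquad\|f(\omega)-x\|_N\ge\tfrac12.\tag{11}$$
The function $f$ lives on $\mathbb T^N$ and is not a polynomial, since it involves $\gamma$. We approximate it, and then substitute rapidly growing powers of one variable.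

**Step 1: approximation by trigonometric polynomials.** The function $e_k$ takes finitely many values in the finite-dimensional space $X_N$ and is a Borel function of $(\zeta_1,\dots,\zeta_{k-1})$. Let $r=\max(1,p)$. Scalar trigonometric polynomials are dense in $L^r(\mathbb T^{k-1})$. Working in coordinates, we can thus approximate $e_k$ in $L^r(\mathbb T^{k-1};X_N')$ by an $X_N$-valued trigonometric polynomial $E_k$ in $\zeta_1,\dots,\zeta_{k-1}$ (for $k=1$, $e_1$ is a constant and $E_1=e_1$). Put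
$$\tilde f=x+\frac1N\sum_k\zeta_kE_k .$$
Then $\tilde f-f$ is as small as we wish in $L^r(\mathbb T^N;X_N')$. It follows that $\int_{\mathbb T^N}\|\tilde f\|_N^p$ and $\int_{\mathbb T^N}\|\tilde f-x\|_N^p$ are as close as we wish to $\int_{\mathbb T^N}\|f\|_N^p$ and $\int_{\mathbb T^N}\|f-x\|_N^p$. For $p\ge1$ this is the triangle inequality in $L^p$. For $p<1$ it follows from $\big|\|a\|^p-\|b\|^p\big|\le\|a-b\|^p$ and, by Jensen, $\int\|\tilde f-f\|_N^p\le\big(\int\|\tilde f-f\|_N\big)^p$.

**Step 2: an analytic polynomial in one variable.** Here the order of the variables matters. Let $d$ bound the degrees of the $E_k$ in each variable. For integers $R\ge d+2$ put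
$$g_R(e^{i\theta})=\tilde f(e^{iR\theta},e^{iR^2\theta},\dots,e^{iR^N\theta}).$$
The exponents produced by the term $\zeta_kE_k$ have the form $R^k+\sum_{1\le j<k}m_jR^j$ with $|m_j|\le d\le R-1$. Such an exponent is at least
$$R^k-(R-1)\sum_{1\le j<k}R^j=R^k-(R^k-R)=R>0 .$$
Negative powers of earlier variables are thus absorbed by the factor $\zeta_k$. So $g_R$ is an analytic polynomial with $\hat g_R(0)=x$.

**Step 3: norms of $g_R$ for large $R$.** We compare averages over $\mathbb T$ and over $\mathbb T^N$. For $0\ne m\in\mathbb Z^N$, $\sum_km_kR^k$ is a nonzero polynomial in $R$, hence nonzero for all large $R$. Therefore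
$$\int\Phi(e^{iR\theta},\dots,e^{iR^N\theta})\,d\theta\longrightarrow\int_{\mathbb T^N}\Phi\qquad(R\to\infty)$$
for every trigonometric polynomial $\Phi$ and, by uniform approximation, for every continuous $\Phi$ on $\mathbb T^N$. Apply this to $\Phi=\|\tilde f\|_N^p$ and to $\Phi=\|\tilde f-x\|_N^p$. With (11) and Step 1: for every $\eta>0$ there is an analytic polynomial $g$ with
$$\hat g(0)=x,\qquad\|g\|_p\le(1+\tfrac32\delta_N)^{1/2}+\eta,\qquad\|g-x\|_p\ge\tfrac12-\eta .$$

**Step 4: normalization.** Put $G=g/\|x\|_N$. Then $\|\hat G(0)\|=1$ and, since $\|x\|_N=\sqrt{1+\delta_N}\ge1$,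
$$\|G\|_p\le\Big(\frac{1+\frac32\delta_N}{1+\delta_N}\Big)^{1/2}+\eta,\qquad\|G-\hat G(0)\|_p\ge\frac{\frac12-\eta}{\sqrt{1+\delta_N}} .$$
Let $0<\varepsilon<\frac12$. Since $\delta_N\to0$, for $N$ large and $\eta$ small the second quantity is at least $\varepsilon$, while the bound for $\|G\|_p$ is as close to $1$ as we wish. Hence $H_X^p(\varepsilon)\le0$. On the other hand $H_X^p(\varepsilon)\ge0$, because $\|\hat f(0)\|\le\|f\|_p$ on $H^p(\mathbb T,X)$. So $H_X^p(\varepsilon)=0$ for every $0<p<\infty$ and $0<\varepsilon<\frac12$. With Proposition 7 this proves part (b) of Theorem 2. $\square$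

## 9. Prescribing $\delta_N$: the modulus $c\,\varepsilon^2\psi(\varepsilon)$

So far $\delta_N\to0$ was arbitrary. Part (c) follows by letting it decay slowly, at a rate dictated by $\psi$.

**Step 1: a monotone majorant.** This makes $\psi$ usable in a minimum over $N\le N_0$. Let $\tilde\psi(\varepsilon)=\sup_{0<t\le\varepsilon}\psi(t)$ on $(0,1]$. It is nondecreasing, has values in $(0,1]$, dominates $\psi$, and tends to $0$ at $0$.

**Step 2: the choice of $\delta_N$.** Put $\delta_N=\tilde\psi\big(\min(1,\sqrt{5\cdot10^4/N})\big)$. Then $0<\delta_N\le1$ and $\delta_N\to0$, so Sections 7 and 8 apply and the resulting $X$ has all properties in (b).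

**Step 3: the bound.** We estimate $\mu(\varepsilon)$ from below. Let $0<\varepsilon\le1$. Then $N_0\le4\cdot10^4\varepsilon^{-2}+1\le5\cdot10^4\varepsilon^{-2}$. So for $N\le N_0$ we have $\min(1,\sqrt{5\cdot10^4/N})\ge\varepsilon$, hence $\delta_N\ge\tilde\psi(\varepsilon)$. Thus $\mu(\varepsilon)\ge\tilde\psi(\varepsilon)\ge\psi(\varepsilon)$, and Proposition 7 gives
$$h_X^2(\varepsilon)\ge\Big(1+\frac{\varepsilon^2\psi(\varepsilon)}{41040}\Big)^{1/2}-1\ge c\,\varepsilon^2\psi(\varepsilon),\qquad c=\frac{\sqrt2-1}{41040},$$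
because $\sqrt{1+t}-1\ge(\sqrt2-1)t$ for $0\le t\le1$ by concavity. This proves part (c). $\square$

For comparison, every $X\ne\{0\}$ satisfies $h_X^2(\varepsilon)\le\sqrt{1+\varepsilon^2}-1\le\varepsilon^2/2$: take $y=\varepsilon x$. So the moduli in (c) come arbitrarily close to the largest possible order $\varepsilon^2$. Whether the exact power type $h_X^2(\varepsilon)\ge c\,\varepsilon^2$ forces uniform H-convexity is not decided by this argument.
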